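# Dykstra's algorithm for convex sets, with or without a common point

Throughout, $H$ is a real Hilbert space with inner product $\langle\cdot,\cdot\rangle$ and norm $\|\cdot\|$, and $C_1,\dots,C_N$ ($N\ge 2$) are nonempty closed convex subsets of $H$.

## 1. Projections and normal vectors

**Definition 1 (projection).** For a nonempty closed convex set $S\subset H$ and $x\in H$, $P_S(x)$ is the unique point of $S$ nearest to $x$. It is characterized by: $p=P_S(x)$ if and only if $p\in S$ and $\langle x-p,y-p\rangle\le 0$ for all $y\in S$. We write $P_i:=P_{C_i}$.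

For example, if $S=\{(a,b)\in\mathbb R^2: b\le 0\}$, then $P_S(a,b)=(a,\min(b,0))$.

**Definition 2 (normal cone).** For $z\in S$ let $\mathcal N_S(z)=\{v\in H:\langle v,y-z\rangle\le 0\ \text{for all }y\in S\}$.

With this notation the characterization of the projection reads
$$z=P_S(z+v)\iff z\in S\ \text{and}\ v\in\mathcal N_S(z).\tag{1}$$
Clearly $\mathcal N_{S+w}(z+w)=\mathcal N_S(z)$ for every $w\in H$. Here are three examples. For the half-plane $\{b\le0\}$ the normal cone at $(a,0)$ is $\{(0,s):s\ge0\}$, and at an interior point it is $\{0\}$. For a singleton it is all of $H$. For $S=\{(a,b):a>0,\ b\ge1/a\}$ the vectors $-s\,(1/a^2,1)$ with $s\ge0$ are normal at $(a,1/a)$. Indeed, if $(a',b')\in S$, the tangent line inequality gives $b'\ge 1/a'\ge 1/a-(a'-a)/a^2$, which says $\langle-(1/a^2,1),(a'-a,b'-1/a)\rangle\le0$.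

We shall use the following textbook facts. Projections are *firmly nonexpansive*: for $P=P_S$,
$$\|Px-Px'\|^2+\|(x-Px)-(x'-Px')\|^2\le\|x-x'\|^2 .\tag{2}$$
To see this, put $r=x-Px$ and $r'=x'-Px'$. Adding $\langle r,Px'-Px\rangle\le0$ and $\langle r',Px-Px'\rangle\le0$ gives $\langle r-r',Px-Px'\rangle\ge0$. Now expand $\|x-x'\|^2=\|(Px-Px')+(r-r')\|^2$.

We write $\rightharpoonup$ for weak convergence. Bounded sequences have weakly convergent subsequences; closed convex sets are weakly closed; the norm is weakly lower semicontinuous; $y_j\rightharpoonup y$ and $\|y_j\|\to\|y\|$ imply $y_j\to y$ in norm; and if $a_j\to a$ in norm, $b_j\rightharpoonup b$, then $\langle a_j,b_j\rangle\to\langle a,b\rangle$.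

## 2. Cycles and the sets $F_i$

For an integer $n$ let $[n]\in\{1,\dots,N\}$ with $[n]\equiv n\pmod N$; so $[0]=N$.

**Definition 3 (cycles and $F_i$).** A *cycle* is a tuple $(z_1,\dots,z_N)$ with $z_i=P_iz_{i-1}$ for $1\le i\le N$, where $z_0:=z_N$. Its *difference vectors* are $v_i:=z_{i-1}-z_i$. For each $i$,
$$F_i:=\operatorname{Fix}(P_iP_{i-1}\cdots P_1P_NP_{N-1}\cdots P_{i+1}).$$

If $(z_i)$ is a cycle, then $z_i\in F_i$. Conversely, if $z\in F_i$, start with $z_i=z$ and project successively on $C_{i+1},\dots,C_N,C_1,\dots,C_i$. The last projection returns $z$, so $z$ is the $i$-th entry of a cycle. Hence either all $F_i$ are empty or all are nonempty. By (1), $v_i\in\mathcal N_{C_i}(z_i)$, and of course $\sum_iv_i=0$.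

Some examples:

- A common point $z\in\bigcap_iC_i$ gives the cycle $(z,\dots,z)$, with all $v_i=0$.
- If $C_i=\{p_i\}$ are singletons, the only cycle is $(p_1,\dots,p_N)$, with $v_1=p_N-p_1$ and $v_i=p_{i-1}-p_i$ for $i\ge2$.
- In $\mathbb R^2$ let $C_1=\{b\le0\}$, $C_2=\{b\ge1\}$. The cycles are $((a,0),(a,1))$, so $F_1=\{b=0\}$, $F_2=\{b=1\}$, and always $v_1=(0,1)$, $v_2=(0,-1)$.
- In $\mathbb R^2$ let $C_1=\{b\le 0\}$ and $C_2=\{a>0,\,b\ge1/a\}$. There is no cycle. Indeed $z_1\in C_1$ lies outside $C_2$, so $z_2=P_2z_1=(a,1/a)$ for some $a>0$, and then $z_1=P_1z_2=(a,0)$. So $(0,-1/a)=z_1-z_2$ would be normal to $C_2$ at $(a,1/a)$. But $\langle(0,-1/a),(a'-a,1/a'-1/a)\rangle=\frac1a(\frac1a-\frac1{a'})>0$ for $a'>a$.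

## 3. Dykstra's algorithm

**Definition 4 (Dykstra's algorithm).** Fix $x_0\in H$ and starting corrections $e_{-(N-1)},\dots,e_0\in H$. For $n\ge0$ put
$$x_{n+1}:=P_{[n+1]}(x_n+e_{n+1-N}),\qquad e_{n+1}:=x_n+e_{n+1-N}-x_{n+1}.$$
The original algorithm has all starting corrections equal to $0$. We allow arbitrary ones, and put $h:=x_0+\sum_{i=1}^Ne_{i-N}$, so that $h=x_0$ in the original case. For each $i$, $(x_n)_{[n]=i}$ is the subsequence of $(x_n)_{n\ge1}$ of those $x_n$ with $[n]=i$.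

In words: before projecting on a set, put back the residual that the previous projection on the same set removed. From the definition and (1), for $n\ge1$,
$$x_n\in C_{[n]},\qquad e_n\in\mathcal N_{C_{[n]}}(x_n),\qquad e_n-e_{n-N}=x_{n-1}-x_n.\tag{3}$$

As an example, let $C_1=\{b\le0\}$ and $C_2=\{a+b\le0\}$ in $\mathbb R^2$, with $x_0=(1,3)$ and zero starting corrections. Plain alternating projections give $(1,0)$ and then $(\frac12,-\frac12)\in C_1\cap C_2$, and stop there. But $x_0=2\,(0,1)+1\,(1,1)$ is a nonnegative combination of normals of $C_1$ and $C_2$ at the origin, so $P_{C_1\cap C_2}x_0=(0,0)$. Dykstra's algorithm produces, for $k\ge1$,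
$$x_{2k-1}=(2^{-(k-1)},0),\quad e_{2k-1}=(0,2+2^{-(k-1)}),\quad x_{2k}=2^{-k}(1,-1),\quad e_{2k}=(1-2^{-k})(1,1).$$
For $k=1$ this is immediate. For the induction, $x_{2k}+e_{2k-1}=(2^{-k},2+2^{-k})$, whose projection on $C_1$ is $(2^{-k},0)$ with residual $(0,2+2^{-k})$. And $x_{2k+1}+e_{2k}=(1,1-2^{-k})$, whose projection on $C_2$ subtracts $(1-2^{-(k+1)})(1,1)$ and leaves $2^{-(k+1)}(1,-1)$. So $x_n\to(0,0)=P_{C_1\cap C_2}x_0$, the correct nearest point.

## 4. Convergence to $P_{F_i}x_0$, or divergence to infinity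

The sets may have no common point. Then Dykstra's algorithm cannot find one, but it still makes sense to ask whether it finds, among all cycles, the one nearest to $x_0$, and whether the iterates can do anything but escape when there is no cycle. The following was posed as a conjecture, the cases $N=2$, $\bigcap_iC_i\ne\varnothing$, and all $C_i$ closed affine subspaces being known: *if all $F_i$ are empty then $\|x_n\|\to+\infty$; otherwise all $F_i$ are nonempty and $(x_n)_{[n]=i}$ converges in norm to $P_{F_i}x_0$ for every $i$.* We prove it, for arbitrary starting corrections.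

**Theorem 1.** Let $N\ge2$, let $C_1,\dots,C_N$ be nonempty closed convex subsets of a real Hilbert space $H$, and let $x_0,e_{-(N-1)},\dots,e_0\in H$ be arbitrary.

1. If all $F_i=\varnothing$, then $\|x_n\|\to+\infty$.
2. Otherwise all $F_i\ne\varnothing$ and, for every $i$, $(x_n)_{[n]=i}$ converges in norm to $P_{F_i}h$ (so to $P_{F_i}x_0$ for the original algorithm).

Part 2 is proved in Sections 6–8, part 1 in Sections 9–16.

## 5. Two computations: parallel half-planes and a hyperbola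

*Parallel half-planes.* Let $C_1=\{b\le0\}$, $C_2=\{b\ge1\}$, $x_0=(a,0)$, zero starting corrections. Then $x_{2k-1}=(a,0)$, $x_{2k}=(a,1)$, $e_{2k-1}=(0,k-1)$, $e_{2k}=(0,-k)$. Indeed $x_1=(a,0)$, $e_1=0$, $x_2=(a,1)$, $e_2=(0,-1)$. Next $x_{2k}+e_{2k-1}=(a,k)$ projects on $C_1$ to $(a,0)$ with residual $(0,k)$, and $x_{2k+1}+e_{2k}=(a,-k)$ projects on $C_2$ to $(a,1)$ with residual $(0,-(k+1))$. The iterates are already $P_{F_i}x_0$, but the corrections are unbounded, and grow like $k\,v_i$.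

*Hyperbola.* Let $C_1=\{b\le0\}$, $C_2=\{a>0,\ b\ge1/a\}$, $x_0=(0,0)$, zero starting corrections. All $F_i$ are empty by Section 2. Let $a_0=0$ and let $a_{k+1}$ be the unique positive root of $a^3-1/a=a_k^3$ (the left side increases from $-\infty$ to $+\infty$ on $(0,\infty)$). I claim
$$x_{2k+1}=(a_k,0),\quad e_{2k+1}=(0,a_k^3),\quad e_{2k}=-(a_k,a_k^3)\quad(k\ge0),\qquad x_{2k}=(a_k,1/a_k)\quad(k\ge1).$$
For $k=0$ this is clear. If it holds for $k$, then $x_{2k+1}+e_{2k}=(0,-a_k^3)$. With $a=a_{k+1}$ the residual relative to $(a,1/a)$ is $-(a,a_k^3+1/a)=-(a,a^3)=-a^3(1/a^2,1)$, a normal vector. So $x_{2k+2}=(a,1/a)$ and $e_{2k+2}=-(a,a^3)$. Then $x_{2k+2}+e_{2k+1}=(a,1/a+a_k^3)=(a,a^3)$, which projects on $C_1$ to $(a,0)$ with residual $(0,a^3)$. Now $(a_k)$ is increasing, and $a_k^3=\sum_{j=1}^k1/a_j$. If $a_k\le B$ for all $k$, the right side would be at least $k/B$, which is unbounded. So $a_k\to\infty$ and $\|x_n\|\to\infty$, as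 the theorem says.

## 6. When cycles exist: $F_N$ as an intersection of translates

Assume until the end of Section 8 that the $F_i$ are nonempty.

**Lemma 2.** The difference vectors $v_i$ are the same for all cycles. Put $w_i:=v_1+\dots+v_i$ (so $w_0=w_N=0$), $D_i:=C_i+w_i$ and $F:=F_N$. Then

1. $F_i=F-w_i$ for every $i$; and $v_i\in\mathcal N_{D_i}(z)$ for every $z\in F$ and every $i$;
2. $F=\bigcap_iD_i$; in particular $F$ and all $F_i$ are closed and convex;
3. $P_{F_i}h=P_Fh-w_i$ for every $i$.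

*Proof.* **Step 1: the difference vectors are unique.** For cycles $(z_i),(z_i')$ with differences $v_i,v_i'$, (2) for $P_i$ gives $\|z_i-z_i'\|^2+\|v_i-v_i'\|^2\le\|z_{i-1}-z_{i-1}'\|^2$. Summing over $i$, the terms $\|z_i-z_i'\|^2$ cancel cyclically, so $\sum_i\|v_i-v_i'\|^2\le0$.

**Step 2: claim 1.** For a cycle with $z_N=z$ we have $z_i=z-w_i$, since $z_0=z$ and $z_{i-1}-z_i=v_i$. As $F_i$ consists of the $i$-th entries of cycles, $F_i=F-w_i$. Moreover $z-w_i\in C_i$ and $v_i\in\mathcal N_{C_i}(z-w_i)=\mathcal N_{D_i}(z)$.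

**Step 3: claim 2, and $v_i\perp F-F$.** By Step 2, $F\subset\bigcap_iD_i$. Conversely let $z\in\bigcap_iD_i$ and fix $z^*\in F$. Since $v_i\in\mathcal N_{D_i}(z^*)$, each $\langle v_i,z-z^*\rangle\le0$. These numbers sum to $\langle\sum_iv_i,z-z^*\rangle=0$, so
$$\langle v_i,z-z^*\rangle=0\quad\text{for all }i.$$
For $y\in D_i$ this gives $\langle v_i,y-z\rangle=\langle v_i,y-z^*\rangle\le0$, so $v_i\in\mathcal N_{D_i}(z)=\mathcal N_{C_i}(z-w_i)$. By (1), $P_i(z-w_{i-1})=P_i(z-w_i+v_i)=z-w_i$. So $(z-w_i)_{i}$ is a cycle with last entry $z$, and $z\in F$.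

**Step 4: claim 3.** The displayed equation holds for all $z,z^*\in F$, so $w_i\perp F-F$. For $p=P_Fh$ and $y\in F$, $\langle h+w_i-p,y-p\rangle=\langle h-p,y-p\rangle\le0$, so $P_F(h+w_i)=p$. Therefore $P_{F_i}h=P_{F-w_i}h=P_F(h+w_i)-w_i=P_Fh-w_i$. $\square$

For the parallel half-planes, $w_1=(0,1)$, $w_2=0$, so $D_1=\{b\le1\}$, $D_2=\{b\ge1\}$, and $D_1\cap D_2=\{b=1\}=F_2$, as it should be. When $\bigcap_iC_i\ne\varnothing$ all $v_i$ vanish, and Lemma 2 gives $F_i=\bigcap_jC_j$.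

## 7. An energy identity with the linear drift summed by parts

The translates $D_i$ *do* have common points. So the first thing to try is to shift the algorithm to the $D_i$ and treat it as a consistent run. For $n=(k-1)N+i\ge1$ with $1\le i\le N$ put
$$k(n):=k,\qquad y_n:=x_n+w_i,\qquad f_n:=e_n-kv_i,$$
and put $y_0:=x_0$, $f_n:=e_n$ for $-(N-1)\le n\le0$. Then for $n\ge1$,
$$f_n-f_{n-N}=y_{n-1}-y_n,\qquad y_n\in D_{[n]},\qquad e_n\in\mathcal N_{D_{[n]}}(y_n).\tag{4}$$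
Indeed $f_n-f_{n-N}=e_n-e_{n-N}-v_i=x_{n-1}-x_n-v_i$, and $y_{n-1}-y_n=x_{n-1}+w_{i-1}-x_n-w_i$ is the same vector (for $i=1$ use $w_0=w_N=0$).

The attempt stops here: the pair $(y_n,f_n)$ satisfies the recursion of Dykstra's algorithm for the $D_i$, but $f_n$ need not be normal to $D_{[n]}$ at $y_n$. For the parallel half-planes with $x_0=(a,0)$ we have $e_1=0$, $y_1=(a,1)$, $f_1=-(0,1)$, while $\mathcal N_{D_1}(y_1)=\{(0,s):s\ge0\}$. And with the normal vectors $e_n$ and unshifted points, the increments $x_{n-1}-x_n=\pm(0,1)$ are not square summable. So one needs $f_n$ for the recursion and $e_n$ for the signs. The way out: in the energy balance, the parts $-kv_i$ by which they differ add up, after summation by parts, to a nonnegative quantity.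

First record a conservation law:
$$y_m+\sum_{n=m-N+1}^mf_n=h\qquad(m\ge0).\tag{5}$$
For $m=0$ this is the definition of $h$. Passing from $m-1$ to $m$ changes the left side by $y_m-y_{m-1}+f_m-f_{m-N}=0$.

**Lemma 3 (energy identity).** Let $c\in F$, $a_n:=\langle v_{[n]},c-y_n\rangle$ for $n\ge1$, and $\kappa_c:=\|x_0-c\|^2+2\sum_{n=1}^N\langle e_{n-N},y_n-c\rangle$. For $m\ge N$,
$$\kappa_c=\|y_m-c\|^2+\sum_{n=1}^m\|y_{n-1}-y_n\|^2+2\sum_{n=N+1}^m\langle e_{n-N},y_{n-N}-y_n\rangle+2\sum_{n=m-N+1}^m\langle e_n,y_n-c\rangle+2\sum_{n=1}^ma_n,\tag{6}$$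
and every term on the right is nonnegative.

*Proof.* **Step 1: telescope with $f_n$.** By (4),
$$\|y_{n-1}-c\|^2=\|y_n-c\|^2+\|y_{n-1}-y_n\|^2+2\langle f_n-f_{n-N},y_n-c\rangle.$$
Sum over $1\le n\le m$. For $n\le N$ we have $f_{n-N}=e_{n-N}$, and we move these terms to the left, which turns $\|x_0-c\|^2$ into $\kappa_c$. For $n>N$ write $\langle f_{n-N},y_n-c\rangle=\langle f_{n-N},y_{n-N}-c\rangle-\langle f_{n-N},y_{n-N}-y_n\rangle$. Since $\sum_{n=1}^m\langle f_n,y_n-c\rangle-\sum_{n=N+1}^m\langle f_{n-N},y_{n-N}-c\rangle$ leaves only the last $N$ terms,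
$$\kappa_c=\|y_m-c\|^2+\sum_{n=1}^m\|y_{n-1}-y_n\|^2+2\sum_{n=N+1}^m\langle f_{n-N},y_{n-N}-y_n\rangle+2\sum_{n=m-N+1}^m\langle f_n,y_n-c\rangle.\tag{7}$$

**Step 2: replace $f$ by $e$.** Fix a class $i$, let $a^k$ be the value of $a_n$ at $n=(k-1)N+i$, and let $k_i$ be the last $k$ with $(k-1)N+i\le m$. At $n=(k-1)N+i$ we have $f_{n-N}=e_{n-N}-(k-1)v_i$ and $\langle v_i,y_{n-N}-y_n\rangle=a^k-a^{k-1}$; and $-k_i\langle v_i,y_n-c\rangle=k_ia^{k_i}$ at the last index. So the $v$-parts of the last two sums in (7), without the factor $2$, contribute for class $i$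
$$-\sum_{k=2}^{k_i}(k-1)(a^k-a^{k-1})+k_ia^{k_i}=-(k_i-1)a^{k_i}+\sum_{k=1}^{k_i-1}a^k+k_ia^{k_i}=\sum_{k=1}^{k_i}a^k .$$
Summing over $i$ gives $\sum_{n=1}^ma_n$, and (6) follows.

**Step 3: signs.** We have $a_n\ge0$ because $v_{[n]}\in\mathcal N_{D_{[n]}}(c)$ by Lemma 2 and $y_n\in D_{[n]}$. Also $\langle e_{n-N},y_{n-N}-y_n\rangle\ge0$ for $n>N$ and $\langle e_n,y_n-c\rangle\ge0$, because $e_j\in\mathcal N_{D_{[j]}}(y_j)$ for $j\ge1$ and $y_n,c$ lie in the relevant $D$. $\square$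

Consequently $(y_n)$ is bounded, $\sum_n\|y_{n-1}-y_n\|^2<\infty$, and, since the other sums in (6) are nondecreasing in $m$,
$$\theta_m(c):=\|y_m-c\|^2+2\sum_{n=m-N+1}^m\langle e_n,y_n-c\rangle\ge0\quad\text{is nonincreasing in }m\ge N.\tag{8}$$

## 8. Norm convergence when cycles exist

*Proof of Theorem 1, part 2.*

**Step 1: find indices at which the boundary terms vanish.** Let $\alpha_n:=\|y_{n-1}-y_n\|$, $\sigma_n:=\sum_{j\le n}\alpha_j$, and $\tau_n:=\alpha_{n-N+1}+\dots+\alpha_n$ for $n\ge N$. By (4), $\|f_n\|\le\beta+\sigma_n$ with $\beta:=\max_{-N<j\le0}\|e_j\|$. By Cauchy–Schwarz $\sigma_n\le(n\sum_j\alpha_j^2)^{1/2}=O(\sqrt n)$. If $\liminf_n(\beta+\sigma_n)\tau_n$ were positive, then $\tau_n\ge\varepsilon/\sqrt n$ for some $\varepsilon>0$ and all large $n$. That contradicts $\sum_n\tau_n^2\le N^2\sum_n\alpha_n^2<\infty$. So the liminf is $0$. Since $\|y_n-y_m\|\le\tau_m$ for $m-N+1\le n\le m$,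
$$\Big|\sum_{n=m-N+1}^m\langle f_n,y_n-y_m\rangle\Big|\le N(\beta+\sigma_m)\tau_m .$$
Hence there are $m_j\to\infty$ along which the left side tends to $0$, and, after passing to a subsequence, $y_{m_j}\rightharpoonup\bar y$ and $\|y_{m_j}\|\to\ell$.

**Step 2: the weak limit lies in $F$.** For each class $i$ one of the indices $m_j-N+1,\dots,m_j$ is in class $i$. The corresponding $y_n$ lies in $D_i$ and differs from $y_{m_j}$ by at most $\tau_{m_j}\to0$ (recall $\alpha_n\to0$). Since $D_i$ is weakly closed, $\bar y\in D_i$. So $\bar y\in\bigcap_iD_i=F$.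

**Step 3: the limit is $P_Fh$ and is attained in norm along $m_j$.** Let $c\in F$. By the definition of $f_n$ and $a_n$, $\langle f_n,y_n-c\rangle=\langle e_n,y_n-c\rangle+k(n)a_n$, a sum of two nonnegative terms. With (5), along $m=m_j$,
$$0\le\sum_{n=m-N+1}^m\big(\langle e_n,y_n-c\rangle+k(n)a_n\big)=\sum_{n=m-N+1}^m\langle f_n,y_n-y_m\rangle+\Big\langle\sum_{n=m-N+1}^mf_n,y_m-c\Big\rangle=o(1)+\langle h-y_m,y_m-c\rangle.\tag{9}$$
Letting $j\to\infty$, $\langle h,\bar y-c\rangle-\ell^2+\langle\bar y,c\rangle\ge0$. For $c=\bar y$ this says $\ell\le\|\bar y\|$; weak lower semicontinuity gives $\|\bar y\|\le\ell$. So $y_{m_j}\to\bar y$ in norm. Putting $\ell^2=\|\bar y\|^2$ back, $\langle h-\bar y,c-\bar y\rangle\le0$ for all $c\in F$, that is, $\bar y=P_Fh$.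

**Step 4: pass to the whole sequence by monotonicity.** Take $c=\bar y$ in (9). The right side tends to $0$, so $\sum_{n=m-N+1}^m\langle e_n,y_n-\bar y\rangle\to0$ along $m_j$, and $\theta_{m_j}(\bar y)\to0$. By (8), $\theta_m(\bar y)\to0$, and $\|y_m-\bar y\|^2\le\theta_m(\bar y)$. So $y_m\to P_Fh$, and along $[n]=i$, by Lemma 2, $x_n=y_n-w_i\to P_Fh-w_i=P_{F_i}h$. $\square$

## 9. From a bounded subsequence to cycles: grouping into rounds

For part 1 we prove the contrapositive. Suppose $\|x_n\|\not\to\infty$. Then $(x_n)$ has a bounded subsequence, and we may take it inside one class $[n]=p$, $p\in\{1,\dots,N\}$. We must construct a cycle. No $v_i$ is available now; it has to be produced as a limit of increments.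

**Step 1: notation.** The purpose is to treat one round of $N$ projections as one step in $H^N$, with rounds ending in the class $p$. Put
$$G_i:=C_{[p+i]},\quad x_i^k:=x_{(k-1)N+p+i}\ (1\le i\le N,\ k\ge1),\quad e_i^k:=e_{(k-1)N+p+i}\ (1\le i\le N,\ k\ge0),\quad c_k:=x_{kN+p}\ (k\ge0),$$
and $x_0^k:=c_{k-1}$. Then $x_N^k=c_k$. By (3), for $k\ge1$ the increments are
$$u_i^k:=x_{i-1}^k-x_i^k=e_i^k-e_i^{k-1}.$$
Write $e^k,u^k,x^k\in H^N$ for the $N$-tuples, and $|\cdot|$ for the norms of both $H$ and $H^N$. For $a\in H^N$ let $s(a):=\sum_ia_i\in H$ and $(La)_j:=\sum_{i<j}a_i$. Then $|s(a)|\le\sqrt N|a|$, $|La|\le N|a|$, and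
$$\langle La,b\rangle+\langle Lb,a\rangle=\sum_{i\ne j}\langle a_i,b_j\rangle=\langle s(a),s(b)\rangle-\langle a,b\rangle,\qquad\langle La,a\rangle=\tfrac12|s(a)|^2-\tfrac12|a|^2.\tag{10}$$
For example, for $N=2$: $L(a_1,a_2)=(0,a_1)$, so $\langle La,a\rangle=\langle a_1,a_2\rangle=\frac12|a_1+a_2|^2-\frac12(|a_1|^2+|a_2|^2)$.

**Step 2: normalize by a translation.** Since $s(u^k)=c_{k-1}-c_k$ and $s(e^k)-s(e^{k-1})=s(u^k)$, the vector $g:=c_k+s(e^k)$ does not depend on $k$. Replace all sets by their translates by $-g$ and all $x_n$ by $x_n-g$. Projections commute with this translation, the $e_n$ and $u^k$ do not change, and the bounded subsequence stays bounded. After this,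
$$s(e^k)=-c_k\qquad(k\ge0).\tag{11}$$

**Step 3: all normality conditions in one family of inequalities.** By (3), $e_i^k\in\mathcal N_{G_i}(x_i^k)$ and $x_i^l\in G_i$, so $\langle e^k,x^k-x^l\rangle\ge0$ for $k,l\ge1$. Since $x_i^l=c_l+\sum_{j>i}u_j^l$,
$$\langle e^k,x^l\rangle=\langle s(e^k),c_l\rangle+\sum_i\sum_{j>i}\langle e^k_i,u^l_j\rangle=-\langle c_k,c_l\rangle+\langle Le^k,u^l\rangle .$$
Put $\Delta_k:=\frac12|c_k|^2-\langle Le^k,u^k\rangle$ for $k\ge1$. Then $\langle e^k,x^k\rangle=-\frac12|c_k|^2-\Delta_k$, and $\langle e^k,x^k-x^l\rangle\ge0$ becomes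
$$\Delta_k+\langle Le^k,u^l\rangle\le\langle c_k,c_l\rangle-\tfrac12|c_k|^2\qquad(k,l\ge1),\quad\text{with equality for }l=k.\tag{12}$$

**Step 4: $\Delta_k$ grows.** For $k\ge2$ subtract (12) at $(k-1,k)$ from the equality at $(k,k)$:
$$\Delta_k-\Delta_{k-1}+\langle Lu^k,u^k\rangle\ge\tfrac12|c_k|^2-\langle c_{k-1},c_k\rangle+\tfrac12|c_{k-1}|^2=\tfrac12|c_k-c_{k-1}|^2 .$$
By (10), $\langle Lu^k,u^k\rangle=\frac12|c_k-c_{k-1}|^2-\frac12|u^k|^2$. Hence
$$\Delta_k-\Delta_{k-1}\ge\tfrac12|u^k|^2\qquad(k\ge2).\tag{13}$$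

**Step 5: linear growth.** Fix $M\ge1$ such that
$$\mathcal Z:=\{t\ge2:|c_t|\le M\}$$
is infinite. From now on $C\ge1$ denotes constants, possibly changing from line to line, that depend only on $N,M,c_0,e^0,u^1$. They do *not* depend on the round indices $k,t,T$, nor on the parameter $K$ introduced in Section 12. (The sets are called $G_i$ in this part.) Let $X_k:=\sum_{\kappa=1}^k|u^\kappa|^2$. By (13), $\Delta_k\ge\frac12X_k-C$ for $k\ge1$, because $\Delta_1$ is determined by $c_0,e^0,u^1$. By (12) with $l=1$, $\Delta_k\le\langle c_k,c_1\rangle-\frac12|c_k|^2-\langle Le^k,u^1\rangle\le\frac12|c_1|^2+N|u^1||e^k|$. And $|e^k|\le|e^0|+\sum_{\kappa\le k}|u^\kappa|\le|e^0|+\sqrt{kX_k}$. So $X_k\le C+C\sqrt{kX_k}\le C+\frac12X_k+Ck$, and with (11),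
$$\Delta_k\ge\tfrac12X_k-C,\qquad X_k\le Ck,\qquad|e^k|\le Ck,\qquad|c_k|\le\sqrt N|e^k|\le Ck\qquad(k\ge1).\tag{14}$$

## 10. The two-window inequality

We want $u^r$ to be nearly constant in $r$. The plan is to compare an early window $1,\dots,t$ of rounds with a late window $t+1,\dots,T$.

Let $t\in\mathcal Z$, $T\ge2t$, $t_2:=T-t$; so $t\le t_2$ and $T\le2t_2$. Put
$$\bar u:=\frac1{t_2}\sum_{s=t+1}^Tu^s=\frac{e^T-e^t}{t_2},\qquad w^k:=u^k-\bar u,\qquad W:=\sum_{r\le t}w^r,$$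
$$q_1:=\tfrac12\sum_{r\le t}|w^r|^2,\qquad q_2:=\tfrac12\sum_{t<s\le T}|w^s|^2,\qquad R:=\sum_{r=1}^t\big(\langle c_T,c_r\rangle-\tfrac12|c_T|^2\big).$$
Indices $r,\kappa$ in sums start at $1$. By (14), $|\bar u|\le C$. Also $\sum_{t<s\le T}w^s=0$ and $|W|^2\le2tq_1$. (The $w^k\in H^N$ have nothing to do with the $w_i$ of Section 6.)

**Lemma 4 (two windows).** $\displaystyle t_2q_1+tq_2\le2M\sum_{s=t+1}^T|c_s|+R+CT.$

*Proof.* **Step 1: sum (12) over the two windows.** Summing over the pairs $(t,s)$ with $t<s\le T$, where $\langle c_t,c_s\rangle-\frac12|c_t|^2\le M|c_s|$, and over the pairs $(T,r)$ with $1\le r\le t$,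
$$t_2\Delta_t+\langle Le^t,t_2\bar u\rangle\le M\sum_{s=t+1}^T|c_s|,\qquad t\Delta_T+\langle Le^T,e^t-e^0\rangle\le R.\tag{15}$$

**Step 2: the $L$-terms combine symmetrically.** Let $\gamma:=t_2\bar u$. Then $e^T=e^t+\gamma$ and $s(\gamma)=c_t-c_T$. By (10) and (11),
$$\langle Le^t,\gamma\rangle+\langle Le^T,e^t\rangle=\big(\langle Le^t,\gamma\rangle+\langle L\gamma,e^t\rangle\big)+\langle Le^t,e^t\rangle=-\langle c_t,c_t-c_T\rangle-\langle e^t,\gamma\rangle+\tfrac12|c_t|^2-\tfrac12|e^t|^2$$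
$$=\langle c_t,c_T\rangle-\tfrac12|c_t|^2-\langle e^t,\gamma\rangle-\tfrac12|e^t|^2 .$$
Here $-\langle c_t,c_T\rangle\le M|c_T|\le M\sum_{t<s\le T}|c_s|$, $\frac12|c_t|^2\le\frac12M^2$ and $|\langle Le^T,e^0\rangle|\le CT$. Adding the two inequalities (15),
$$t_2\Delta_t+t\Delta_T-t_2\langle e^t,\bar u\rangle-\tfrac12|e^t|^2\le2M\sum_{s=t+1}^T|c_s|+R+CT.$$

**Step 3: expand around $\bar u$.** We have $e^t=e^0+t\bar u+W$ and $|t\bar u+W|=|e^t-e^0|\le Ct$, so replacing $e^t$ by $t\bar u+W$ on the left costs at most $CT$. Next, by (14), $\Delta_t\ge\frac12X_t-C$ and $\Delta_T\ge\frac12X_T-C$, with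
$$\tfrac12X_t=\tfrac t2|\bar u|^2+\langle\bar u,W\rangle+q_1,\qquad\tfrac12X_T=\tfrac12X_t+\tfrac{t_2}2|\bar u|^2+q_2 .$$
Since $t_2+t=T$, the left side is at least
$$T\big(\tfrac t2|\bar u|^2+\langle\bar u,W\rangle+q_1\big)+t\big(\tfrac{t_2}2|\bar u|^2+q_2\big)-t_2t|\bar u|^2-t_2\langle W,\bar u\rangle-\tfrac{t^2}2|\bar u|^2-t\langle\bar u,W\rangle-\tfrac12|W|^2-CT.$$
The coefficient of $|\bar u|^2$ is $\frac12(Tt+tt_2-2tt_2-t^2)=0$, and that of $\langle\bar u,W\rangle$ is $T-t_2-t=0$. What remains is $Tq_1+tq_2-\frac12|W|^2-CT\ge(T-t)q_1+tq_2-CT$, because $\frac12|W|^2\le tq_1$. $\square$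

## 11. Why boundedness of the whole sequence would be enough

Suppose first that $|c_k|\le M$ for *all* $k$. Take any $t\ge2$ and $T=2t$. Then $R\le\frac12\sum_{r\le t}|c_r|^2\le\frac12M^2t$, and Lemma 4 gives $tq_1\le2M^2t+\frac12M^2t+2Ct$, so $q_1\le C$ uniformly in $t$. That is, $\sum_{r\le t}|u^r-\bar u|^2\le C$ with $\bar u$ depending on $t$. Section 16 below shows that this alone yields a cycle.

We only know $|c_t|\le M$ for $t\in\mathcal Z$. Between two such times $c_s$ may make an excursion, of size limited only by $|c_s|\le Cs$. With that bound, the first term on the right of Lemma 4 is estimated by $CT^2$ only, and division by $t_2\le T$ leaves a bound for $q_1$ of order at least $T\ge2t$. This is no better than the trivial $q_1\le Ct$ from (14). This is where the direct argument stops.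

The idea is to choose $T$ well, and to close a loop. Lemma 4 has two bad terms. The average of $|c_s|$ over the late window is harmless if $T$ comes *before* $c_s$ gets much larger than it was up to time $2t$. And $R$ is harmless if $|c_T|$ is *large* compared with most early $|c_r|$, since $\langle c_T,c_r\rangle-\frac12|c_T|^2\le0$ when $|c_r|\le\frac12|c_T|$. Both are achieved by taking $T$ to be the first time after $2t$ at which $|c_T|\ge KA$, where $A$ measures the size of $c_r$ for $r\le2t$. This will give $q_1\le CE$ with $E=K^2A+K^{-2}A^2$. Then we show, in the other direction, that the early $c_m$ are controlled by $\sqrt E$, so that $A^2\le C_*E$ with $C_*$ independent of $K$. For large $K$ the quadratic part of $E$ is absorbed, and $A$ is bounded.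

One detail of the choice of $A$: our control of $c_m$ near $m=1$ will lose a factor $\log(t/m)$, so $A$ cannot simply be $\max_r|c_r|$; we use a weight $(r/2t)^{1/4}$. A positive exponent absorbs the logarithm, and an exponent below $\frac12$ makes the squares $(2t/r)^{2\cdot 1/4}$ summable in the way needed in (19).

## 12. Choosing $T$ as the first large excursion

Fix $K\ge4$ and $t\in\mathcal Z$. Put
$$A:=\max\Big\{1,\ \max_{1\le r\le2t}|c_r|\Big(\frac r{2t}\Big)^{1/4}\Big\},\qquad E:=K^2A+K^{-2}A^2.\tag{16}$$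
Then $E\ge1$, $A\le KA\le E$, $|c_r|\le A(2t/r)^{1/4}$ for $r\le2t$, $|c_r|\le2A$ for $t\le r\le2t$, $|c_{2t}|\le A$, and $A\le Ct$ by (14).

- Case (a): some $s>2t$ has $|c_s|\ge KA$. Let $T$ be the first such $s$.
- Case (b): $|c_s|<KA$ for all $s>2t$. Let $T>2t$ be any integer with $T\ge\frac12\sum_{r\le2t}|c_r|^2$.

From now on $t_2,\bar u,w^k,W,q_1,q_2,R$ refer to this $T$.

**Step 1: the late average.** We have $|c_s|\le2A\le KA$ for $t<s\le2t$, $|c_s|<KA$ for $2t<s<T$, and $|c_T|\le CT\le Ct_2$. Hence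
$$\frac1{t_2}\sum_{s=t+1}^T|c_s|\le KA+C\le CKA.\tag{17}$$

**Step 2: the term $R$.** Let $\nu_r:=\big(\langle c_T,c_r\rangle-\frac12|c_T|^2\big)^+$ for $r\ge1$. Then $\nu_r\le\frac12|c_r|^2$, and $\nu_r=0$ if $|c_r|\le\frac12|c_T|$. In case (a), for $r\le2t$, $\nu_r>0$ forces $A(2t/r)^{1/4}\ge|c_r|>\frac12KA$, i.e. $r<32t/K^4$. With $\sum_{r\le x}r^{-1/2}\le2\sqrt x$,
$$\sum_{r\le2t}\nu_r\le\sum_{r<32t/K^4}\tfrac12A^2\Big(\frac{2t}r\Big)^{1/2}\le\tfrac12A^2\sqrt{2t}\cdot2\sqrt{\frac{32t}{K^4}}=\frac{8tA^2}{K^2}.\tag{18}$$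
In case (b), $\sum_{r\le2t}\nu_r\le\frac12\sum_{r\le2t}|c_r|^2\le T$. Since $2t\le T$ and $E\ge1$, in both cases
$$R\le\sum_{r\le t}\nu_r\le\sum_{r\le2t}\nu_r\le CTE.\tag{19}$$

**Step 3: the variances.** Lemma 4 with (17), (19), $KA\le E$ and $T\le2t_2$ gives $t_2q_1+tq_2\le Ct_2E$, so
$$q_1\le CE,\qquad q_2\le C\,\frac{t_2}t\,E.\tag{20}$$

**Step 4: the drift.** For a cycle the differences sum to zero; here $s(\bar u)=-\delta$ with $\delta:=(c_T-c_t)/t_2$, and we need $\delta$ to be small. Certainly $|\delta|\le\sqrt N|\bar u|\le C$. I claim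
$$t|\delta|^2\le CE.\tag{21}$$
We have $T-1\ge2t$, so $|c_{T-1}|\le KA$. Also $|c_T-c_{T-1}|=|s(u^T)|\le\sqrt N(|\bar u|+|w^T|)\le C+C\sqrt{q_2}$. So, by (20), $(|c_T|+M)^2\le C(K^2A^2+1+q_2)\le C(K^2A^2+t_2E/t)$. Using $t_2\ge t\ge1$ and $A\le Ct$,
$$t|\delta|^2\le\frac t{t_2^2}(|c_T|+M)^2\le C\Big(\frac{K^2A^2}t+\frac E{t_2}\Big)\le C(K^2A+E)\le CE .$$

## 13. The shifted inequalities and the sum of the $|b_r|$

**Step 1: rewrite (12) around $\bar u$.** For $k\ge1$ let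
$$f^k:=e^k-k\bar u=e^0+\sum_{\kappa\le k}w^\kappa,\quad b_k:=-\langle L\bar u,w^k\rangle,\quad B_k:=\sum_{\kappa\le k}b_\kappa,\quad Y_k:=\Delta_k+\langle Le^k,\bar u\rangle .$$
Since $u^l=\bar u+w^l$ and $Le^k=kL\bar u+Lf^k$, (12) reads
$$Y_k-kb_l+\langle Lf^k,w^l\rangle\le\langle c_k,c_l\rangle-\tfrac12|c_k|^2\qquad(k,l\ge1),\quad\text{with equality for }l=k.\tag{22}$$
The dangerous term is $kb_l$, because of the factor $k$. The aim of this section is $\sum_{r\le t}|b_r|\le CE$.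

**Step 2: decompose $Y_k$ into a monotone part and the rest.** By (10), (11) and $s(\bar u)=-\delta$, $\langle Le^k,\bar u\rangle=\langle c_k,\delta\rangle-\langle e^k,\bar u\rangle-\langle L\bar u,e^k\rangle$. From $e^k=e^0+k\bar u+\sum_{\kappa\le k}w^\kappa$, $\langle L\bar u,e^k\rangle=\langle L\bar u,e^0\rangle+\frac k2(|\delta|^2-|\bar u|^2)-B_k$. Hence
$$Y_k=Z_k+B_k-\tfrac k2|\delta|^2+\langle c_k,\delta\rangle-\langle L\bar u,e^0\rangle,\qquad Z_k:=\Delta_k-\langle e^k,\bar u\rangle+\tfrac k2|\bar u|^2.\tag{23}$$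
By (13), for $k\ge2$, $Z_k-Z_{k-1}\ge\frac12|u^k|^2-\langle u^k,\bar u\rangle+\frac12|\bar u|^2=\frac12|w^k|^2\ge0$, so $(Z_k)$ is nondecreasing. From $\Delta_k\ge\frac12X_k-C$ and $\langle e^k,\bar u\rangle=\langle e^0,\bar u\rangle+\sum_{\kappa\le k}\langle u^\kappa,\bar u\rangle$ we get $Z_k\ge\frac12\sum_{\kappa\le k}|w^\kappa|^2-C\ge-C$.

Because $\sum_{t<s\le T}w^s=0$, we have $f^T=f^t$ and $B_T=B_t$. And $|f^t|=|e^0+W|\le C+\sqrt{2tq_1}\le C\sqrt{tE}$ by (20).

**Step 3: lower bounds for $B_t$ and $Y_T$.** Since $c_T=c_t+t_2\delta$ and $t_2-\frac T2=\frac12(t_2-t)$, (23) at $k=T$ gives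
$$Y_T=Z_T+B_t+\tfrac12(t_2-t)|\delta|^2+\langle c_t,\delta\rangle-\langle L\bar u,e^0\rangle\ge B_t-C.$$
From (22) with $k=T$, $l=r$, and $f^T=f^t$,
$$Tb_r\ge Y_T+\langle Lf^t,w^r\rangle-\nu_r\qquad(r\ge1).\tag{24}$$
Sum over $r\le t$. As $f^t=e^0+W$, (10) gives
$$\langle Lf^t,W\rangle=\langle Le^0,W\rangle+\tfrac12|s(W)|^2-\tfrac12|W|^2\ge-C-|W|^2\ge-C-2tq_1\ge-CtE.$$
With (19), $TB_t\ge t(B_t-C)-CtE-CTE$, i.e. $t_2B_t\ge-CTE$. So $B_t\ge-CE$ because $T\le2t_2$, and then $Y_T\ge-CE$.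

**Step 4: the negative parts.** Let $b^-:=\max(-b,0)$. By (24) and Step 3, for all $r\ge1$,
$$Tb_r^-\le CE+N|f^t||w^r|+\nu_r.\tag{25}$$
By (20), $\sum_{r\le t}|w^r|\le\sqrt{2tq_1}\le C\sqrt{tE}$. Summing (25) over $r\le t$ and using (19), $T\sum_{r\le t}b_r^-\le CtE+C\sqrt{tE}\sqrt{tE}+CTE$, so $\sum_{r\le t}b_r^-\le CE$.

**Step 5: an upper bound for $B_t$.** The first inequality in (15) says $t_2Y_t\le M\sum_{s=t+1}^T|c_s|$, so $Y_t\le CKA\le CE$ by (17). By (23) at $k=t$, with $Z_t\ge-C$, $|\langle c_t,\delta\rangle|\le C$ and (21),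
$$B_t=Y_t-Z_t+\tfrac t2|\delta|^2-\langle c_t,\delta\rangle+\langle L\bar u,e^0\rangle\le CE.$$
As $\sum_{r\le t}|b_r|=B_t+2\sum_{r\le t}b_r^-$,
$$\sum_{r\le t}|b_r|\le CE.\tag{26}$$

## 14. Bounding $c_m$ for $m\le 2t$ by $\sqrt E$, up to a logarithm

**Step 1: an inequality for $|c_m-c_\tau|$.** For $1\le\tau<m$ subtract the equality (22) at $(\tau,\tau)$ from (22) at $(m,\tau)$:
$$\tfrac12|c_m-c_\tau|^2\le Y_\tau-Y_m+(m-\tau)b_\tau+N|f^m-f^\tau||w^\tau|.$$
By (23) and $Z_m\ge Z_\tau$,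
$$Y_\tau-Y_m\le\sum_{\tau<\kappa\le m}b_\kappa^-+\tfrac{m-\tau}2|\delta|^2+|c_m-c_\tau||\delta|,\qquad|c_m-c_\tau||\delta|\le\tfrac14|c_m-c_\tau|^2+|\delta|^2.$$
Hence, for $1\le\tau<m$,
$$\tfrac14|c_m-c_\tau|^2\le\sum_{\tau<\kappa\le m}b_\kappa^-+\tfrac{m-\tau}2|\delta|^2+|\delta|^2+(m-\tau)|b_\tau|+N|f^m-f^\tau||w^\tau|.\tag{27}$$

**Step 2: average over $\tau$, for $m\le t$.** The first three terms on the right of (27) are at most $CE$, by Section 13, Step 4, by (21), and by $|\delta|\le C$. By (26), $\sum_{\tau<m}(m-\tau)|b_\tau|\le CmE$. And $|f^m-f^\tau|=|\sum_{\tau<\kappa\le m}w^\kappa|\le\sqrt{2mq_1}$, $\sum_{\tau<m}|w^\tau|\le\sqrt{2mq_1}$. So, with (20),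
$$\sum_{\tau=1}^{m-1}|c_m-c_\tau|^2\le CmE\qquad(2\le m\le t).\tag{28}$$

**Step 3: chain from $m$ up to $t$.** This uses that $|c_t|\le M$. For $2\le m<t$ let $m'=\min(2m,t)$. Using (28) for $m$ and for $m'$, restricted to $\tau<m$,
$$(m-1)|c_m-c_{m'}|^2\le2\sum_{\tau<m}\big(|c_m-c_\tau|^2+|c_{m'}-c_\tau|^2\big)\le CmE,$$
and $m-1\ge m/2$, so $|c_m-c_{m'}|\le C\sqrt E$. At most $1+\log_2(t/m)$ such steps lead from $m$ to $t$. For $m=1$, $|c_1|\le C$. Thus
$$|c_m|\le C\sqrt E\,\big(1+\log_2(t/m)\big)\quad(1\le m\le t),\qquad\sum_{m\le t}|c_m|^2\le CtE.\tag{29}$$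
The second bound follows from the first, since the function below is decreasing on $(0,1]$ and hence $\sum_{m\le t}(1+\log_2(t/m))^2\le t\int_0^1(1+\log_2\frac1x)^2\,dx<\infty$.

**Step 4: the variance on $(t,2t]$.** To reach $m\in(t,2t]$ we need $w^s$ there; (20) is too weak, because $q_2$ is bounded only by $C\frac{t_2}tE$. So apply Lemma 4 again, with $2t$ in place of $T$. Let $\bar u'$ be the mean of $u^s$ over $t<s\le2t$, let $\omega^k:=u^k-\bar u'$, and let $q_1',q_2'$ be the corresponding quantities. By (29), $\sum_{r\le t}(\langle c_{2t},c_r\rangle-\frac12|c_{2t}|^2)\le\frac12\sum_{r\le t}|c_r|^2\le CtE$, and $\sum_{t<s\le2t}|c_s|\le2tA\le2tE$. So Lemma 4 gives $t(q_1'+q_2')\le CtE$, i.e. $q_1'+q_2'\le CE$. Since $\bar u-\bar u'=\omega^r-w^r$, summing squares over $r\le t$ gives $t|\bar u-\bar u'|^2\le4(q_1+q_1')\le CE$. Then, from $w^s=\omega^s-(\bar u-\bar u')$,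
$$\sum_{t<s\le2t}|w^s|^2\le4q_2'+2t|\bar u-\bar u'|^2\le CE.\tag{30}$$

**Step 5: $|c_m|\le C\sqrt E$ for $t<m\le2t$.** By (30), $\sum_{t<\kappa\le2t}|w^\kappa|\le C\sqrt{tE}$. Sum (25) over $t<\kappa\le2t$, using $|f^t|\le C\sqrt{tE}$ and (19), which covers all indices up to $2t$. This gives $T\sum_{t<\kappa\le2t}b_\kappa^-\le CtE+CtE+CTE$, and so $\sum_{\kappa\le2t}b_\kappa^-\le CE$. Now let $t<m\le2t$ and $\tau\le t$ in (27). The first three terms on the right are at most $CE$, by this and (21). By (20) and (30), $|f^m-f^\tau|\le\big(2t\sum_{\kappa\le2t}|w^\kappa|^2\big)^{1/2}\le C\sqrt{tE}$. Summing over $\tau\le t$, with (26) and $\sum_{\tau\le t}|w^\tau|\le C\sqrt{tE}$,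
$$\sum_{\tau\le t}|c_m-c_\tau|^2\le CtE .$$
With (29), $t|c_m|^2\le2\sum_{\tau\le t}(|c_m-c_\tau|^2+|c_\tau|^2)\le CtE$. So $|c_m|\le C\sqrt E$.

## 15. Closing the loop: $A$ is bounded uniformly in $t$

By (29), for $m\le t$, $|c_m|(m/2t)^{1/4}\le C\sqrt E\,(m/t)^{1/4}(1+\log_2(t/m))\le C\sqrt E$, because $\sup_{0<x\le1}x^{1/4}(1+\log_2\frac1x)<\infty$. For $t<m\le2t$ we have $|c_m|(m/2t)^{1/4}\le C\sqrt E$ by Section 14, Step 5. And $1\le\sqrt E$. So $A\le C\sqrt E$, that is,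
$$A^2\le C_*\big(K^2A+K^{-2}A^2\big),\tag{31}$$
where $C_*$ is independent of $K\ge4$ and of $t\in\mathcal Z$. This independence is the point of keeping $K$ out of all constants. Choose $K^2:=\max(16,2C_*)$. Then $C_*K^{-2}\le\frac12$, so $\frac12A^2\le C_*K^2A$ and $A\le2C_*K^2$. With $K$ now fixed, $A$ and hence $E$ are bounded uniformly in $t\in\mathcal Z$. Writing $\bar u_t$ for the vector $\bar u$ belonging to $t$, (20) gives a constant $C_1$ with
$$\sum_{r\le t}|u^r-\bar u_t|^2\le C_1\qquad(t\in\mathcal Z).\tag{32}$$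

## 16. Constructing the cycle

**Step 1: the increments converge.** For $t<t'$ in $\mathcal Z$, (32) for $t$ and $t'$ gives
$$t|\bar u_t-\bar u_{t'}|^2\le2\sum_{r\le t}\big(|u^r-\bar u_t|^2+|u^r-\bar u_{t'}|^2\big)\le4C_1.$$
So $(\bar u_t)_{t\in\mathcal Z}$ is Cauchy; let $v=(v_1,\dots,v_N)\in H^N$ be its limit. For fixed $k$, let $t\to\infty$ in $\mathcal Z$ in $\sum_{r\le k}|u^r-\bar u_t|^2\le C_1$. This gives $\sum_{r\le k}|u^r-v|^2\le C_1$ for every $k$. Hence $\sum_r|u^r-v|^2\le C_1$ and $u^r\to v$. By Cesàro averaging, $e^k/k=e^0/k+\frac1k\sum_{r\le k}u^r\to v$.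

**Step 2: the differences sum to zero.** By (11), $s(v)=\lim_ks(e^k)/k=-\lim_kc_k/k$, and along $k\in\mathcal Z$ we have $|c_k|\le M$. So $s(v)=0$.

**Step 3: a weak limit is a cycle.** Choose $t_j\to\infty$ in $\mathcal Z$ with $c_{t_j}\rightharpoonup c^*$. Then for $1\le i\le N$
$$x_i^{t_j}=c_{t_j}+\sum_{l>i}u_l^{t_j}\ \rightharpoonup\ x_i^*:=c^*+\sum_{l>i}v_l,$$
and $x_i^*\in G_i$ because $G_i$ is weakly closed. Put $x_0^*:=x_N^*=c^*$. Then $x_{i-1}^*-x_i^*=v_i$ for $1\le i\le N$; for $i=1$ this uses $s(v)=0$. For $y\in G_i$ we have $\langle e_i^{t_j}/t_j,\ x_i^{t_j}-y\rangle\ge0$, where the first factor converges in norm to $v_i$ and the second weakly to $x_i^*-y$. So $\langle v_i,x_i^*-y\rangle\ge0$ for all $y\in G_i$, that is, $v_i\in\mathcal N_{G_i}(x_i^*)$. By (1), $x_i^*=P_{G_i}(x_i^*+v_i)=P_{G_i}(x_{i-1}^*)$. Hence $(x_i^*)$ is a cycle for the translated sets $G_1,\dots,G_N$. Undoing the translation and the relabeling $G_i=C_{[p+i]}$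 gives a cycle for $C_1,\dots,C_N$, so all $F_i\ne\varnothing$.

We have shown that if $\|x_n\|\not\to\infty$, then all $F_i\ne\varnothing$. This is part 1 of Theorem 1. $\square$

## 17. Equivalent conditions and the growth of the corrections

**Corollary 5.** For arbitrary starting corrections, the following are equivalent: (i) some (equivalently every) $F_i$ is nonempty; (ii) $(x_n)$ converges in norm along each residue class; (iii) $(x_n)$ is bounded; (iv) $(x_n)$ has a bounded subsequence. In that case, with $v_i$, $w_i$ as in Lemma 2: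

1. $F_N=\bigcap_i(C_i+w_i)$ and $F_i=F_N-w_i$;
2. $\sum_n\|x_{n-1}-x_n-v_{[n]}\|^2<\infty$, and for zero starting corrections this sum is at most $d(x_0,F_N)^2$, where $d(x_0,F_N)$ is the distance from $x_0$ to $F_N$;
3. $e_{(k-1)N+i}/k\to v_i$ as $k\to\infty$, for every $i$.

*Proof.* (i)⇒(ii) is Section 8. (ii)⇒(iii) holds because $N$ convergent subsequences cover $(x_n)$, and (iii)⇒(iv) is trivial. (iv)⇒(i) is Sections 9–16. Claim 1 is Lemma 2. For claim 2, $y_{n-1}-y_n=x_{n-1}-x_n-v_{[n]}$, so (6) bounds the sum by $\kappa_c$. For zero starting corrections $\kappa_c=\|x_0-c\|^2$, and we take $c=P_{F_N}x_0$. For claim 3, $e_n-e_{n-N}=x_{n-1}-x_n$ and $x_{n-1}-x_n-v_{[n]}\to0$ by claim 2, so Cesàro averaging within the class $i$ gives the limit. $\square$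

For the parallel half-planes of Section 5, claim 3 reads $(0,k-1)/k\to(0,1)=v_1$ and $(0,-k)/k=(0,-1)=v_2$.
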